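\title{Unbounded operators with bounded numerical range}

\begin{abstract}
We show that an unbounded, densely defined operator in a complex Banach space can have bounded numerical range. Every infinite-dimensional separable complex Banach space, after an arbitrarily small change of norm, carries such an operator with numerical range in the open unit disc. The operator and the norm are built together, along an increasing sequence of finite-dimensional subspaces. We also show that a densely defined operator with numerical range in the disc $|\zeta|\le M$ is closable, and that either it is bounded with norm at most $eM$ or every $\lambda$ with $|\lambda|>M$ is an eigenvalue of its adjoint.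
\end{abstract}

\section{The question and the results}\label{sec:intro}

Let $X$ be a complex Banach space with dual $X'$, and let $A$ be a linear operator in $X$ whose domain $D(A)$ is a dense linear subspace of $X$. We write $x'x$ for the value of $x'\in X'$ at $x\in X$. The \emph{numerical range} of $A$ is
\[
V(A)=\{x'Ax \;:\; x\in D(A),\ x'\in X',\ x'x=\|x\|=\|x'\|=1\}.
\]
By the Hahn--Banach theorem every unit vector $x$ has at least one such $x'$, and the real hyperplane $\operatorname{Re}x'=1$ touches the unit ball at $x$. Since $X=\mathbb{C}x\oplus\ker x'$, the number $x'Ax$ is the coefficient of $x$ in $Ax$ for this decomposition: $V(A)$ records the part of $Ax$ that points along $x$ and ignores the part that is tangent to the ball. Eigenvalues of $A$ belong to $V(A)$, and $|x'Ax|\le\|Ax\|$, so a bounded operator has bounded numerical range. This paper answers the converse question.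

\begin{quote}
\emph{Suppose that $A$ is unbounded, that is, $\sup\{\|Ax\|:x\in D(A),\ \|x\|=1\}=\infty$. Must $V(A)$ be unbounded?}
\end{quote}

The simplest cases suggest that it must. Gustafson and Zwahlen \cite{GZ} showed that $V(A)$ is unbounded when $X$ is a Hilbert space, and also when $D(A)=X$. In a Hilbert space the only admissible $x'$ is $\langle\cdot,x\rangle$, so $V(A)$ consists of the numbers $\langle Ax,x\rangle$. If these have modulus at most $M$, then for unit vectors $x,y\in D(A)$ the polarization identity gives
\[
4|\langle Ax,y\rangle|=\Bigl|\sum_{k=0}^{3}i^k\bigl\langle A(x+i^ky),x+i^ky\bigr\rangle\Bigr|\le M\sum_{k=0}^{3}\|x+i^ky\|^2=8M,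
\]
and since $D(A)$ is dense, $\|Ax\|\le 2M$. The case $D(A)=X$ is recovered in Remark~\ref{rem:everywhere}. Moreover, a bounded operator with $V(A)\subset\{|\zeta|\le M\}$ has $\|A\|\le eM$ in every complex Banach space (Theorem~\ref{thm:structure} below), with a constant that does not depend on the space.

Over the real numbers the analogous statement fails. On the finitely supported sequences in real $\ell^2$ put
\begin{equation}\label{eq:real}
Ae_{2k-1}=k\,e_{2k},\qquad Ae_{2k}=-k\,e_{2k-1}\qquad(k\ge1).
\end{equation}
This operator is unbounded and $\langle Ax,x\rangle=0$ for all $x$. Complex scalars detect it, however: in complex $\ell^2$ the vector $e_{2k-1}-ie_{2k}$ is an eigenvector with eigenvalue $ik$. One would therefore guess that the answer for complex spaces is yes. It is no, and counterexamples exist arbitrarily close to Hilbert space.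

\begin{theorem}\label{thm:main}
Let $(Z,\|\cdot\|)$ be an infinite-dimensional separable complex Banach space and let $\varepsilon>0$. There are a norm $N$ on $Z$ with
\[
(1+\varepsilon)^{-1}\|z\|\le N(z)\le(1+\varepsilon)\|z\|\qquad(z\in Z),
\]
a dense subspace $D\subset Z$, and an unbounded linear operator $A:D\to D$ such that, in $X=(Z,N)$,
\[
V(A)\subset\{\zeta\in\mathbb{C}:|\zeta|<1\}.
\]
\end{theorem}

The choice $Z=\ell^2$ answers the question in the negative. The second theorem is not needed for this; it describes what a bounded numerical range does force. Here $\bar A$ is the closure and $A'$ the adjoint of $A$; the definitions are recalled in Section~\ref{sec:structure}.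

\begin{theorem}\label{thm:structure}
Let $A$ be densely defined in a complex Banach space $X$, and suppose that $V(A)\subset\{|\zeta|\le M\}$ with $0\le M<\infty$. Then:
\begin{enumerate}
\item[(1)] $A$ is closable, $\|(\lambda-\bar A)x\|\ge(|\lambda|-M)\|x\|$ for $x\in D(\bar A)$ and $\lambda\in\mathbb{C}$, and $V(\bar A)\subset\{|\zeta|\le M\}$.
\item[(2)] Either $A$ is bounded, with $\|A\|\le eM$, or for every $\lambda$ with $|\lambda|>M$ the range of $\lambda-A$ is not dense (equivalently, every such $\lambda$ is an eigenvalue of $A'$).
\end{enumerate}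
\end{theorem}

\begin{corollary}\label{cor:main}
\begin{enumerate}
\item[(a)] A separable complex Banach space admits an equivalent norm carrying an unbounded densely defined operator with bounded numerical range if and only if it is infinite-dimensional.
\item[(b)] The operator of Theorem~\ref{thm:main} may be replaced by its closure, which is closed, unbounded, and has numerical range in the closed unit disc.
\item[(c)] If a densely defined operator $A$ in a complex Banach space is unbounded and $\lambda-A$ has dense range for an unbounded set of $\lambda$, then $V(A)$ is unbounded.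
\end{enumerate}
\end{corollary}

The operator of Theorem~\ref{thm:main} resembles a weighted shift with rapidly growing weights. Its domain is an increasing union of finite-dimensional spaces $E_k$, and it sends the newest part of $E_k$ into fresh directions with a large weight $w_k$. The norm is chosen after the weight. At that moment the norm on $E_k$ is already fixed, but the values that the functionals $x'$ with $x\in E_k$ take on the fresh directions are still free. We prescribe them so that the new contribution to $x'Ax$ cancels the old one. The values required are of order $1/w_k$, so the norm hardly changes. Section~\ref{sec:example} carries this out in $\mathbb{C}^3$, Section~\ref{sec:step} in general, and Section~\ref{sec:construction} iterates it. Section~\ref{sec:structure} can be read independently.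

\section{Support functionals and strictly convex norms}\label{sec:prelim}

Since the norm will vary, we make it part of the notation. Let $Z$ be a complex vector space, $N$ a norm on $Z$, $Y\subset Z$ a subspace and $x\in Y$ with $N(x)=1$. A \emph{support functional of $N$ at $x$ on $Y$} is a linear functional $f$ on $Y$ with $|f|\le N$ on $Y$ and $f(x)=1$. For a subspace $E\subset Z$ and a linear map $B:E\to Z$ put
\[
V_N(B)=\{f(Bx):x\in E,\ N(x)=1,\ f\text{ a support functional of $N$ at $x$ on }Z\}.
\]
If $(Z,N)$ is a Banach space, this is the numerical range of $B$. We write $\mathbb{D}$ for the open unit disc. The first lemma says that $V_N(B)$ sees the norm only where $B$ acts; it is the reason why a construction in finite-dimensional stages can work.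

\begin{lemma}\label{lem:local}
Let $Y$ be a subspace with $E+B(E)\subset Y\subset Z$. The set $V_N(B)$ does not change if $f$ ranges over the support functionals on $Y$ instead of $Z$. In particular, $V_{N_1}(B)=V_{N_2}(B)$ if the norms $N_1,N_2$ agree on $Y$.
\end{lemma}

\begin{proof}
A support functional at $x$ on $Z$ restricts to one on $Y$, and by the Hahn--Banach theorem one on $Y$ extends to one on $Z$. Neither operation changes $f(Bx)$, because $Bx\in Y$.
\end{proof}

Support functionals are controlled by one-sided derivatives of the norm. Let $q$ be a seminorm and $x,y\in Z$. The function $s\mapsto q(x+sy)$ is convex, so the quotient $(q(x+sy)-q(x))/s$ does not increase as $s\downarrow0$; its modulus is at most $q(y)$. Hence the right directional derivative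
\[
q'(x;y)=\lim_{s\downarrow0}\frac{q(x+sy)-q(x)}{s}
\]
exists and $q'(x;y)\le q(y)$. If $f$ is a support functional of $N$ at $x$, then $1+s\operatorname{Re}f(y)=\operatorname{Re}f(x+sy)\le N(x+sy)$, so $\operatorname{Re}f(y)\le N'(x;y)$. Choosing $|\lambda|=1$ with $\lambda f(Bx)=|f(Bx)|$, we obtain
\begin{equation}\label{eq:derivative}
|f(Bx)|\le N'(x;\lambda Bx)\quad\text{for some }|\lambda|=1 .
\end{equation}
To bound a numerical range it thus suffices to bound the rate at which the norm grows when $x$ is moved in the directions $\lambda Bx$. Our norms will be, near the relevant points, maxima over compact families of functionals, and for these the derivative is bounded by a member of the family.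

\begin{lemma}\label{lem:max}
Let $Y$ be finite-dimensional, let $\Psi\subset Y'$ be nonempty and compact with $\lambda\Psi\subset\Psi$ for $|\lambda|=1$, and let $q(z)=\max_{\psi\in\Psi}|\psi(z)|$. If $x,y\in Y$ and $q(x)=1$, there is $\psi_0\in\Psi$ with $\psi_0(x)=1$ and $q'(x;y)\le\operatorname{Re}\psi_0(y)$.
\end{lemma}

\begin{proof}
For $s>0$ take a member of $\Psi$ at which the maximum defining $q(x+sy)$ is attained and multiply it by a unimodular scalar; this gives $\psi_s\in\Psi$ with $q(x+sy)=\operatorname{Re}\psi_s(x+sy)$. As $\operatorname{Re}\psi_s(x)\le q(x)=1$,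
\[
\frac{q(x+sy)-1}{s}\le\operatorname{Re}\psi_s(y).
\]
Choose $s_n\downarrow0$ with $\psi_{s_n}\to\psi_0\in\Psi$. In the limit, $q'(x;y)\le\operatorname{Re}\psi_0(y)$. Also $\operatorname{Re}\psi_0(x)=\lim\operatorname{Re}\psi_{s_n}(x+s_ny)=\lim q(x+s_ny)=1$, and $|\psi_0(x)|\le1$, so $\psi_0(x)=1$.
\end{proof}

A norm $N$ is \emph{strictly convex} if $N(x)=N(y)=1$ and $x\ne y$ imply $N(x+y)<2$.

\begin{lemma}\label{lem:squares}
\begin{enumerate}
\item[(i)] A norm $N$ is strictly convex if and only if
\begin{equation}\label{eq:midpoint}
N\bigl(\tfrac{x+y}{2}\bigr)^2<\tfrac12\bigl(N(x)^2+N(y)^2\bigr)\qquad\text{for all }x\ne y .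
\end{equation}
\item[(ii)] If $N_1,N_2$ are norms and $a,b>0$, then $N_3=(aN_1^2+bN_2^2)^{1/2}$ is a norm, and it is strictly convex if $N_2$ is.
\end{enumerate}
\end{lemma}

\begin{proof}
(i) For every norm, with $\alpha=N(x)$ and $\beta=N(y)$,
\begin{equation}\label{eq:weakmidpoint}
N\bigl(\tfrac{x+y}{2}\bigr)^2\le\bigl(\tfrac{\alpha+\beta}{2}\bigr)^2\le\tfrac12(\alpha^2+\beta^2),
\end{equation}
and the last inequality is strict if $\alpha\ne\beta$. Let $N$ be strictly convex, $x\ne y$ and $\alpha=\beta$. Then $\alpha>0$, and the definition applied to $x/\alpha$ and $y/\alpha$ gives $N(x+y)<2\alpha$, which is \eqref{eq:midpoint}. Conversely, \eqref{eq:midpoint} with $\alpha=\beta=1$ reads $N(x+y)<2$.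

(ii) $N_3(z)$ is the Euclidean length of the vector $(\sqrt a\,N_1(z),\sqrt b\,N_2(z))$. The coordinates of this vector for $x+y$ are at most those of the sum of the vectors for $x$ and $y$. The Euclidean length is monotone in each coordinate on $[0,\infty)^2$ and subadditive, so $N_3(x+y)\le N_3(x)+N_3(y)$. Adding $a$ times \eqref{eq:weakmidpoint} for $N_1$ to $b$ times \eqref{eq:midpoint} for $N_2$ gives \eqref{eq:midpoint} for $N_3$.
\end{proof}

We need strict convexity for one purpose: a functional then supports the unit ball at only one point.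

\begin{lemma}\label{lem:xf}
Let $N$ be a strictly convex norm on a finite-dimensional space $E\ne\{0\}$ and let $S$ be the unit sphere of $(E,N)'$. For each $f\in S$ there is a unique $x_f\in E$ with $N(x_f)=1=f(x_f)$. The map $f\mapsto x_f$ is continuous, and $x_{\lambda f}=\bar\lambda x_f$ for $|\lambda|=1$.
\end{lemma}

\begin{proof}
The function $|f|$ attains its maximum $1$ on the compact unit sphere of $E$, and a unimodular multiple of a maximum point serves as $x_f$. If $x,y$ are unit vectors with $f(x)=f(y)=1$, then $N(x+y)\ge f(x+y)=2$, so $x=y$. If $f_n\to f$ in $S$, every limit point $x$ of $(x_{f_n})$ satisfies $N(x)=1=f(x)$ and hence equals $x_f$; a sequence in a compact set with only one limit point converges to it. Finally, $(\lambda f)(\bar\lambda x_f)=1$.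
\end{proof}

\section{A weighted shift in $\mathbb{C}^3$}\label{sec:example}

Let $e_0,e_1,e_2$ be the standard basis of $\mathbb{C}^3$, with the inner product $\langle\cdot,\cdot\rangle$ linear in the first variable and the Euclidean norm $|\cdot|$. Let $E=\mathbb{C}e_0\oplus\mathbb{C}e_1$, let $v,w>0$, and define $A:E\to\mathbb{C}^3$ by $Ae_0=ve_1$, $Ae_1=we_2$. On the line $\mathbb{C}e_0$ the numerical range is $\{0\}$ whatever $v$ is, because $Ae_0$ is orthogonal to $e_0$. The weight $v$ becomes visible once $e_1$ joins the domain: for a unit vector $x=ae_0+be_1$,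
\[
Ax=va\,e_1+wb\,e_2,\qquad \langle Ax,x\rangle=va\bar b,
\]
which equals $v/2$ at $a=b=1/\sqrt2$, for every $w$. We show that for $w$ much larger than $v$ a small change of the norm, off $E$ only, brings the numerical range into the disc of radius $1/2$.

Consider a norm on $\mathbb{C}^3$ that is Euclidean on $E$. A support functional at $x$ agrees with $\langle\cdot,x\rangle$ on $E$, so it has the form $\varphi(z)=\langle z,x\rangle+c\,z_2$, where $z_2$ is the last coordinate of $z$, and
\[
\varphi(Ax)=va\bar b+wbc .
\]
This vanishes for $c=-(v/w)\,a\bar b/b$, a number of modulus at most $v/w$. The formula has no limit as $b\to0$, since $\bar b/b$ takes all unimodular values near $0$. But no cancellation is needed there, because $|va\bar b|\le v|b|$. So we switch the correction off continuously: with $\kappa=1/(2v)$ put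
\[
c(x)=-\frac vw\,\frac{a\,\bar b^{\,2}}{\max(|b|,\kappa)^2},\qquad \varphi_x(z)=\langle z,x\rangle+c(x)z_2 .
\]
Then $c$ is continuous, $|c(x)|\le v/w$, $\varphi_{\mu x}=\bar\mu\varphi_x$ for $|\mu|=1$, and
\[
\varphi_x(Ax)=va\bar b\Bigl(1-\frac{|b|^2}{\max(|b|,\kappa)^2}\Bigr).
\]
The right side is $0$ if $|b|\ge\kappa$ and has modulus at most $v\kappa=1/2$ otherwise.

It remains to find a norm whose growth at $x$ is governed by $\varphi_x$. Let $0<\delta<1$ and $w\ge v/\delta$, so that $|\varphi_x(z)|\le|z|+\delta|z_2|\le(1+\delta)|z|$. Put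
\[
q(z)=\max\{|\varphi_x(z)|:x\in E,\ |x|=1\},\qquad \tilde N(z)=\max\{(1-\delta)|z|,\ q(z)\}.
\]
The seminorm $q$ equals $|\cdot|$ on $E$, but $q(e_2)\le\delta$; the term $(1-\delta)|z|$ repairs this. Thus $\tilde N$ is a norm between $(1-\delta)|\cdot|$ and $(1+\delta)|\cdot|$ that is Euclidean on $E$. Let $x\in E$ be a unit vector and $y=\lambda Ax$ with $|\lambda|=1$. As $q(x)=1>1-\delta$, we have $\tilde N=q$ near $x$. Lemma~\ref{lem:max} gives a unit vector $x_0\in E$ with $\varphi_{x_0}(x)=\langle x,x_0\rangle=1$, hence $x_0=x$, and with $\tilde N'(x;y)\le\operatorname{Re}\varphi_{x_0}(y)\le|\varphi_x(Ax)|\le1/2$. By \eqref{eq:derivative},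
\[
V_{\tilde N}(A)\subset\{|\zeta|\le\tfrac12\},
\]
however large $v$ is. Polarization does not apply, because $x\mapsto\varphi_x$ is no longer conjugate-linear.

To continue, one adds $e_2$ to the domain and sends it to a fresh direction with a weight much larger than $w$. From then on the norm is not Euclidean, and four features of the example need a substitute: the correspondence between $x$ and $\langle\cdot,x\rangle$, the orthogonality of the fresh direction to $E$, the smallness of $va\bar b$ near $b=0$, and the strict convexity of the norm, which a maximum of seminorms need not have (think of $\max(|z_0|,|z_1|)$ on $\mathbb{C}^2$).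

\section{Extending the operator and adjusting the norm}\label{sec:step}

Orthogonality was used to see that the functionals $\varphi_x$ have norm close to $1$. What this needs is that the projection of $E\oplus U$ onto $E$ along the space $U$ of fresh directions has norm close to $1$. In an infinite-dimensional space such $U$ always exist.

\begin{lemma}[Mazur]\label{lem:mazur}
Let $N$ be a norm on an infinite-dimensional space $Z$, let $E\subset Z$ be a nonzero finite-dimensional subspace, $\eta>0$ and $d\in\mathbb{N}$. There is a subspace $U\subset Z$ with $\dim U=d$, $U\cap E=\{0\}$ and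
\[
N(p)\le(1+\eta)N(p+u)\qquad(p\in E,\ u\in U).
\]
\end{lemma}

\begin{proof}
Let $0<\alpha<1$ with $(1-\alpha)^{-1}\le1+\eta$. The unit sphere of $(E,N)$ is compact, so it contains points $p_1,\dots,p_m$ such that each of its points is within $\alpha$ of some $p_j$. Let $f_j$ be a support functional of $N$ at $p_j$ on $Z$, and let $W=\bigcap_j\ker f_j$, which has codimension at most $m$ and is therefore infinite-dimensional. If $p\in E$, $N(p)=1$, $u\in W$ and $N(p-p_j)\le\alpha$, then
\[
N(p+u)\ge|f_j(p+u)|=|f_j(p_j)+f_j(p-p_j)|\ge1-\alpha .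
\]
For general $p\ne0$ apply this to $p/N(p)$ and $u/N(p)$; we get $N(p)\le(1+\eta)N(p+u)$ for all $p\in E$, $u\in W$. For $p\in E\cap W$ the choice $u=-p$ gives $p=0$. Let $U$ be any $d$-dimensional subspace of $W$.
\end{proof}

The next proposition is the inductive step. In the example, $E^-=\mathbb{C}e_0$, $H=\mathbb{C}e_1$, $U=\mathbb{C}e_2$, $Be_0=ve_1$ and $Je_1=e_2$.

\begin{proposition}\label{prop:step}
Let $N$ be a strictly convex norm on $Z$, let $E=E^-\oplus H\subset Z$ be finite-dimensional with $H\ne\{0\}$, and let $B:E^-\to E$ be linear with $V_N(B)\subset\mathbb{D}$. Let $0<\delta<1$, let $U\subset Z$ be a subspace with $\dim U=\dim H$, $U\cap E=\{0\}$ and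
\begin{equation}\label{eq:almostorth}
N(p)\le(1+\tfrac\delta2)N(p+u)\qquad(p\in E,\ u\in U),
\end{equation}
and let $J:H\to U$ be a linear bijection. Then there is $w_*>0$ such that for every $w\ge w_*$ there is a strictly convex norm $N^+$ on $Z$ with the following properties.
\begin{enumerate}
\item[(a)] $N^+=N$ on $E$, and $(1-\delta)N\le N^+\le(1+\delta)N$ on $Z$.
\item[(b)] The operator $A:E\to E\oplus U$ given by $A(p+h)=Bp+wJh$ for $p\in E^-$, $h\in H$ satisfies $V_{N^+}(A)\subset\mathbb{D}$.
\end{enumerate}
\end{proposition}

\begin{proof}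
Let $P,Q$ be the projections of $E$ onto $E^-,H$ given by $E=E^-\oplus H$, so that $Ax=BPx+wJQx$. Fix an inner product $\langle\cdot,\cdot\rangle$ on $H$, linear in the first variable, with norm $|\cdot|$. Let $S$ be the unit sphere of $(E,N)'$, which is compact, and let $x_f$ be as in Lemma~\ref{lem:xf}.

\medskip\noindent\emph{Step 1: the term to be canceled.} Suppose $F$ is a support functional at a unit vector $x\in E$ of some norm that agrees with $N$ on $E$. Then $f=F|_E$ lies in $S$, $x=x_f$, and
\[
F(Ax)=g(f)+wF(JQx_f),\qquad\text{where }g(f)=f(BPx_f).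
\]
The term $g(f)$ is determined by the data on $E$. The second term is at our disposal. A point $x$ may have many support functionals on $E$, so we index the correction by $f$ and not by $x$; strict convexity guarantees that each $f$ has to serve a single point. The function $g$ is continuous on $S$, and $g(\lambda f)=\lambda f(BP\bar\lambda x_f)=g(f)$ for $|\lambda|=1$.

The second term vanishes when $Qx_f=0$, so no cancellation is possible there. At such $f$ the hypothesis on $B$ takes over, and by compactness it persists nearby. We claim that there are $\kappa>0$ and $r\in(0,1)$ with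
\begin{equation}\label{eq:small}
|g(f)|\le r\quad\text{whenever }f\in S\text{ and }|Qx_f|\le\kappa .
\end{equation}
The set $S_0=\{f\in S:Qx_f=0\}$ is compact. For $f\in S_0$ the point $x_f=Px_f$ lies in $E^-$ and $f$ is a support functional at $x_f$ on $E$, so $g(f)=f(Bx_f)\in V_N(B)$ by Lemma~\ref{lem:local}, and $|g(f)|<1$. Choose $r\in(0,1)$ larger than the maximum of $|g|$ on $S_0$ (any $r\in(0,1)$ if $S_0=\emptyset$). The compact set $S_1=\{f\in S:|g(f)|\ge r\}$ does not meet $S_0$. If $S_1\ne\emptyset$, then $|Qx_f|$ has a positive minimum on $S_1$, and we let $\kappa$ be half of it; otherwise let $\kappa=1$. If $|Qx_f|\le\kappa$, then $f\notin S_1$, which proves \eqref{eq:small}.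

\medskip\noindent\emph{Step 2: the correction.} We look for $\tau_f\in H'$, to play the role of $h\mapsto wF(Jh)$, with $\tau_f(Qx_f)=-g(f)$. The solution $h\mapsto-g(f)\langle h,Qx_f\rangle/|Qx_f|^2$ has norm $|g(f)|/|Qx_f|$ and is undefined on $S_0$, so we cut the denominator off at $\kappa$:
\[
\tau_f(h)=-g(f)\,\frac{\langle h,Qx_f\rangle}{\max(|Qx_f|,\kappa)^2}\qquad(h\in H).
\]
This depends continuously on $f$. For $|\lambda|=1$ we have $\tau_{\lambda f}=\lambda\tau_f$, because $g(\lambda f)=g(f)$ and $\langle h,\bar\lambda Qx_f\rangle=\lambda\langle h,Qx_f\rangle$. The Cauchy--Schwarz inequality gives $|\tau_f(h)|\le|g(f)|\,|h|/\max(|Qx_f|,\kappa)\le K|h|$ with $K=\kappa^{-1}\max_S|g|$. Moreover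
\begin{equation}\label{eq:cancel}
|g(f)+\tau_f(Qx_f)|=|g(f)|\Bigl(1-\frac{|Qx_f|^2}{\max(|Qx_f|,\kappa)^2}\Bigr)\le r\qquad(f\in S),
\end{equation}
since the middle term is $0$ if $|Qx_f|\ge\kappa$, and otherwise it is at most $|g(f)|$ and \eqref{eq:small} applies. The numbers $\kappa,r,K$ do not depend on $w$.

\medskip\noindent\emph{Step 3: the future support functionals.} Let $Y=E\oplus U$. For $w>0$ extend $f\in S$ to $\varphi_f\in Y'$ by
\[
\varphi_f(p+u)=f(p)+w^{-1}\tau_f(J^{-1}u)\qquad(p\in E,\ u\in U).
\]
The factor $w^{-1}$ undoes the weight in $A$: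
\begin{equation}\label{eq:phiA}
\varphi_f(Ax_f)=f(BPx_f)+w^{-1}\tau_f(J^{-1}wJQx_f)=g(f)+\tau_f(Qx_f).
\end{equation}
The map $f\mapsto\varphi_f$ is continuous and $\varphi_{\lambda f}=\lambda\varphi_f$ for $|\lambda|=1$, so $\Psi=\{\varphi_f:f\in S\}$ satisfies the hypotheses of Lemma~\ref{lem:max}. Let $c>0$ be such that $|J^{-1}u|\le c\,N(u)$ on the finite-dimensional space $U$. By \eqref{eq:almostorth}, $N(u)\le N(p+u)+N(p)\le3N(p+u)$, and therefore
\[
|\varphi_f(p+u)|\le N(p)+w^{-1}Kc\,N(u)\le\bigl(1+\tfrac\delta2+3Kc\,w^{-1}\bigr)N(p+u).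
\]
Put $w_*=1+6Kc/\delta$ and fix $w\ge w_*$. Then $|\varphi_f|\le(1+\delta)N$ on $Y$ for all $f\in S$.

\medskip\noindent\emph{Step 4: the norm.} The new norm must be defined on all of $Z$, so we extend the functionals. Let $\Phi$ be the set of all linear functionals $\varphi$ on $Z$ with $|\varphi|\le(1+\delta)N$ and $\varphi|_Y\in\Psi$, and let $q(z)=\sup_{\varphi\in\Phi}|\varphi(z)|$. This is a seminorm on $Z$ with $q\le(1+\delta)N$. By the Hahn--Banach theorem every member of $\Psi$ is the restriction of a member of $\Phi$, so
\[
q(z)=\max_{f\in S}|\varphi_f(z)|\quad(z\in Y),\qquad q(x)=\max_{f\in S}|f(x)|=N(x)\quad(x\in E).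
\]
As in the example, put $\tilde N=\max\{(1-\delta)N,q\}$. The maximum of a norm and a seminorm is a norm, $(1-\delta)N\le\tilde N\le(1+\delta)N$ on $Z$, and $\tilde N=N$ on $E$. To restore strict convexity we mix in a small part of $N$. Let
\[
\Gamma=\max\{N(Ax):x\in E,\ N(x)=1\},\qquad\theta=\frac{1-r}{1+\Gamma}\in(0,1),
\]
\[
N^+=\bigl((1-\theta)\tilde N^2+\theta N^2\bigr)^{1/2}.
\]
By Lemma~\ref{lem:squares}(ii), $N^+$ is a strictly convex norm. Its value at each point lies between those of $\tilde N$ and $N$, which gives (a).

\medskip\noindent\emph{Step 5: the numerical range.} Let $x\in E$ with $N^+(x)=1$, let $|\lambda|=1$ and $y=\lambda Ax\in Y$. By \eqref{eq:derivative} it suffices to show $(N^+)'(x;y)<1$. All three norms equal $1$ at $x$, and a function with value $1$ and right derivative $\gamma$ at $s=0$ has a square with right derivative $2\gamma$. Differentiating $(N^+)^2=(1-\theta)\tilde N^2+\theta N^2$ along $x+sy$ gives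
\[
(N^+)'(x;y)=(1-\theta)\tilde N'(x;y)+\theta N'(x;y),
\]
and $N'(x;y)\le N(y)\le\Gamma$. As $s\downarrow0$, $(1-\delta)N(x+sy)\to1-\delta$ while $q(x+sy)\to1$, so $\tilde N(x+sy)=q(x+sy)$ for small $s$ and $\tilde N'(x;y)=q'(x;y)$. Lemma~\ref{lem:max} gives $f_0\in S$ with $\varphi_{f_0}(x)=1$ and $q'(x;y)\le\operatorname{Re}\varphi_{f_0}(y)$. Since $x\in E$, the first condition says $f_0(x)=1$, so $x=x_{f_0}$. By \eqref{eq:phiA} and \eqref{eq:cancel},
\[
\tilde N'(x;y)\le|\varphi_{f_0}(Ax_{f_0})|\le r .
\]
Hence $(N^+)'(x;y)\le r+\theta\Gamma=r+(1-r)\Gamma/(1+\Gamma)<1$, which proves (b).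
\end{proof}

\begin{remark}
The hypothesis $V_N(B)\subset\mathbb{D}$ is a strict inequality on a compact set, and the proof spends part of the resulting gap twice: in \eqref{eq:small}, to pass from $Qx_f=0$ to $|Qx_f|\le\kappa$, and in Step~5, to pay for the term $\theta\Gamma$. What remains is again a strict inequality, and this is all that the next step asks for. The order of the choices matters: $\kappa,r,K$ come first, then $w$, and $\theta$ last, because $\Gamma$ depends on $w$.
\end{remark}

\section{Proof of Theorem~\ref{thm:main}}\label{sec:construction}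

The given norm need not be strictly convex, so we first replace it by a nearby one that is. Separability is used here, and again to make the domain dense.

\begin{lemma}\label{lem:initial}
There is a strictly convex norm $N_0$ on $Z$ with $\|z\|\le N_0(z)\le(1+\varepsilon)^{1/2}\|z\|$.
\end{lemma}

\begin{proof}
Let $(z_n)_{n\ge1}$ be dense in $Z$ and choose $f_n\in Z'$ with $\|f_n\|=1$ and $f_n(z_n)=\|z_n\|$. These functionals separate points: if $f_n(z)=0$ for all $n$, then $\|z_n\|=f_n(z_n-z)\le\|z_n-z\|$, and letting $z_n\to z$ along a subsequence gives $\|z\|\le0$. So $Lz=(2^{-n}f_n(z))_{n\ge1}$ defines an injective linear map $L:Z\to\ell^2$ with $\|Lz\|_{\ell^2}^2\le\|z\|^2\sum_{n\ge1}4^{-n}\le\|z\|^2$. The norm $z\mapsto\|Lz\|_{\ell^2}$ satisfies \eqref{eq:midpoint}, since by the parallelogram law the right side exceeds the left by $\frac14\|L(x-y)\|_{\ell^2}^2>0$. By Lemma~\ref{lem:squares}, $N_0(z)=(\|z\|^2+\varepsilon\|Lz\|_{\ell^2}^2)^{1/2}$ has the required properties.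
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}]
Choose $\eta\in(0,1]$ with $e^\eta\le(1+\varepsilon)^{1/2}$ and $1-\eta\ge(1+\varepsilon)^{-1}$, and put $\delta_k=2^{-k-1}\eta$ for $k\ge0$. Then $\delta_k\le\frac12$, $\sum_k\delta_k=\eta$, and for all $k$
\begin{equation}\label{eq:products}
\prod_{j<k}(1+\delta_j)\le e^{\eta}\le(1+\varepsilon)^{1/2},\qquad\prod_{j<k}(1-\delta_j)\ge1-\eta\ge(1+\varepsilon)^{-1}.
\end{equation}
Let $(d_k)_{k\ge0}$ be dense in $Z$ with $d_0\ne0$.

\medskip\noindent\emph{Induction.} At stage $k\ge0$ we have finite-dimensional subspaces $E_k=E_{k-1}\oplus H_k$ with $H_k\ne\{0\}$ and $d_k\in E_k$, a linear map $A_{k-1}:E_{k-1}\to E_k$, and a strictly convex norm $N_k$ on $Z$ such that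
\begin{equation}\label{eq:Ck}
V_{N_k}(A_{k-1})\subset\mathbb{D}.
\end{equation}
For $k=0$ take $E_{-1}=\{0\}$, $E_0=H_0=\mathbb{C}d_0$, $A_{-1}=0$ and the norm $N_0$ of Lemma~\ref{lem:initial}; the set in \eqref{eq:Ck} is empty.

Suppose stage $k$ is given. Lemma~\ref{lem:mazur}, applied to $N_k$, $E_k$, $\delta_k/2$ and $\dim H_k$, gives a subspace $U_k$; this is where $\dim Z=\infty$ is used. Choose a linear bijection $J_k:H_k\to U_k$ and apply Proposition~\ref{prop:step} with
\[
N=N_k,\quad E^-=E_{k-1},\quad H=H_k,\quad B=A_{k-1},\quad\delta=\delta_k,\quad U=U_k,\quad J=J_k .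
\]
The proposition allows every sufficiently large weight, and we use this freedom to make the operator unbounded: fix $h_k\in H_k\setminus\{0\}$ and choose $w_k\ge w_*$ with
\begin{equation}\label{eq:weight}
w_kN_k(J_kh_k)\ge k\,N_k(h_k).
\end{equation}
Let $N_{k+1}=N^+$, and let $A_k$ be the operator of the proposition, which extends $A_{k-1}$ and equals $w_kJ_k$ on $H_k$. Put $E_{k+1}=E_k+U_k+\mathbb{C}d_{k+1}$ and let $H_{k+1}$ be a complement of $E_k$ in $E_{k+1}$. It is nonzero because $U_k\ne\{0\}$ and $U_k\cap E_k=\{0\}$. Also $A_k(E_k)\subset E_k\oplus U_k\subset E_{k+1}$, and part (b) of the proposition is \eqref{eq:Ck} for $k+1$. No condition is placed on $d_{k+1}$: the proposition accepts an arbitrary complement $H$.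

\medskip\noindent\emph{The limit.} Part (a) gives $(1-\delta_k)N_k\le N_{k+1}\le(1+\delta_k)N_k$. With \eqref{eq:products} and Lemma~\ref{lem:initial} this yields, for all $k$ and $z$,
\[
(1+\varepsilon)^{-1}\|z\|\le N_k(z)\le(1+\varepsilon)\|z\|,\qquad|N_{k+1}(z)-N_k(z)|\le\delta_kN_k(z)\le(1+\varepsilon)\delta_k\|z\| .
\]
Since $\sum_k\delta_k<\infty$, the limit $N(z)=\lim_kN_k(z)$ exists. Homogeneity, the triangle inequality and the two-sided bound pass to the limit. So $N$ is a norm with the bounds claimed in the theorem, and $X=(Z,N)$ is a Banach space because $Z$ is. For $j\ge k$ we have $N_{j+1}=N_j$ on $E_j\supset E_k$, and therefore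
\begin{equation}\label{eq:stable}
N=N_k\quad\text{on }E_k .
\end{equation}
The subspace $D=\bigcup_kE_k$ contains every $d_k$, so it is dense, and the maps $A_k$ combine to a linear operator $A:D\to D$.

\medskip\noindent\emph{$A$ is unbounded.} We have $h_k\in E_k$ and $Ah_k=w_kJ_kh_k\in E_{k+1}$. By \eqref{eq:stable}, part (a) and \eqref{eq:weight},
\[
N(Ah_k)=N_{k+1}(Ah_k)\ge(1-\delta_k)\,w_kN_k(J_kh_k)\ge\tfrac k2N_k(h_k)=\tfrac k2N(h_k).
\]

\medskip\noindent\emph{The numerical range.} Every $x\in D$ lies in some $E_k$, so $V(A)=\bigcup_kV_N(A_k)$. The norms $N$ and $N_{k+1}$ agree on $E_{k+1}\supset E_k+A_k(E_k)$ by \eqref{eq:stable}. Lemma~\ref{lem:local} and \eqref{eq:Ck} give $V_N(A_k)=V_{N_{k+1}}(A_k)\subset\mathbb{D}$.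
\end{proof}

\section{What a bounded numerical range implies}\label{sec:structure}

We recall the standard notions. An operator $A$ in $X$ is \emph{closed} if its graph $\{(x,Ax):x\in D(A)\}$ is closed in $X\times X$, and \emph{closable} if the closure of its graph is the graph of an operator $\bar A$. This holds exactly when $x_n\in D(A)$, $x_n\to0$, $Ax_n\to y$ imply $y=0$. Then $x\in D(\bar A)$ and $\bar Ax=y$ if and only if there are $x_n\in D(A)$ with $x_n\to x$ and $Ax_n\to y$. For densely defined $A$, the \emph{adjoint} $A'$ is defined on those $x'\in X'$ for which $x\mapsto x'Ax$ is bounded on $D(A)$, and $A'x'$ is the continuous extension of this functional to $X$. The \emph{resolvent set} $\rho(\bar A)$ consists of the $\lambda$ for which $\lambda-\bar A:D(\bar A)\to X$ is bijective with bounded inverse $R(\lambda)$. If $\lambda\in\rho(\bar A)$ and $|\mu-\lambda|<\|R(\lambda)\|^{-1}$, then $\mu\in\rho(\bar A)$ and $R(\mu)=\sum_{n\ge0}(\lambda-\mu)^nR(\lambda)^{n+1}$. In particular $\rho(\bar A)$ is open and $R$ is holomorphic on it.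

\begin{proof}[Proof of Theorem~\ref{thm:structure}(1)]
We may assume $X\ne\{0\}$. Let $x\in D(A)$ be a unit vector and choose $x'$ with $\|x'\|=1=x'x$. Then $\|(\lambda-A)x\|\ge|x'(\lambda-A)x|=|\lambda-x'Ax|\ge|\lambda|-M$. Hence
\begin{equation}\label{eq:lower}
\|(\lambda-A)x\|\ge(|\lambda|-M)\|x\|\qquad(x\in D(A),\ \lambda\in\mathbb{C}).
\end{equation}
Everything else is derived from this inequality.

\medskip\noindent\emph{Closability.} Let $x_n\in D(A)$, $x_n\to0$, $Ax_n\to y$. Let $v\in D(A)$ and $|\lambda|>M$. We apply \eqref{eq:lower} to $\lambda x_n+v$; the factor $\lambda$ makes $y$ appear at the same order as $v$. Since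
\[
(\lambda-A)(\lambda x_n+v)=\lambda^2x_n-\lambda Ax_n+\lambda v-Av\ \longrightarrow\ \lambda(v-y)-Av,
\]
we get $\|\lambda(v-y)-Av\|\ge(|\lambda|-M)\|v\|$. Dividing by $|\lambda|$ and letting $|\lambda|\to\infty$ gives $\|v-y\|\ge\|v\|$ for all $v\in D(A)$. As $D(A)$ is dense we may let $v\to y$, and $y=0$ follows. Applying \eqref{eq:lower} to $x_n\to x$ with $Ax_n\to\bar Ax$ shows that \eqref{eq:lower} holds for $\bar A$.

\medskip\noindent\emph{The numerical range of $\bar A$.} Let $x\in D(\bar A)$, $\|x\|=\|x'\|=x'x=1$ and $|\omega|=1$. The functional $x'$ is attached to $x$ and not to points of $D(A)$, so we argue from the lower bound. For $t>0$ with $tM<1$, the bound with $\lambda=1/(t\omega)$, multiplied by $t$, reads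
\[
\|(I-t\omega\bar A)z\|\ge(1-tM)\|z\|\qquad(z\in D(\bar A)).
\]
One would like to take $z=x+t\omega\bar Ax$, for which the terms of order $t$ on the left cancel. As $\bar Ax$ need not lie in $D(\bar A)$, we take $z=x+t\omega v$ with $v\in D(\bar A)$. Then $(I-t\omega\bar A)z=x+t\omega(v-\bar Ax)-t^2\omega^2\bar Av$ and $\|z\|\ge\operatorname{Re}x'z=1+t\operatorname{Re}(\omega x'v)$, so
\[
1+t\|v-\bar Ax\|+t^2\|\bar Av\|\ge(1-tM)\bigl(1+t\operatorname{Re}(\omega x'v)\bigr).
\]
Subtracting $1$, dividing by $t$ and letting $t\to0$ gives $\operatorname{Re}(\omega x'v)\le M+\|v-\bar Ax\|$. Letting $v\to\bar Ax$ gives $\operatorname{Re}(\omega x'\bar Ax)\le M$ for all $|\omega|=1$, that is, $|x'\bar Ax|\le M$.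
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:structure}(2)]
Let $\Omega=\{|\lambda|>M\}$. We first show: if $\lambda_0-A$ has dense range for some $\lambda_0\in\Omega$, then $A$ is bounded and $\|A\|\le eM$.

\medskip\noindent\emph{$\Omega\subset\rho(\bar A)$.} The range of $\lambda_0-\bar A$ is closed: if $(\lambda_0-\bar A)x_n\to y$, then $(x_n)$ is Cauchy by the lower bound in (1), say $x_n\to x$, and since $\bar A$ is closed, $x\in D(\bar A)$ and $(\lambda_0-\bar A)x=y$. The range is also dense, so it is $X$, and the lower bound shows $\lambda_0\in\rho(\bar A)$. For every $\lambda\in\Omega\cap\rho(\bar A)$ the lower bound gives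
\begin{equation}\label{eq:resolvent}
\|R(\lambda)\|\le(|\lambda|-M)^{-1},
\end{equation}
so the disc of radius $|\lambda|-M$ about $\lambda$ lies in $\rho(\bar A)$. If $\lambda_n\in\Omega\cap\rho(\bar A)$ and $\lambda_n\to\lambda\in\Omega$, these radii tend to $|\lambda|-M>0$, so $\lambda$ lies in one of the discs. Thus $\Omega\cap\rho(\bar A)$ is nonempty, open and relatively closed in the connected set $\Omega$, and hence equal to it.

\medskip\noindent\emph{$A$ is bounded.} The function $G(\mu)=\mu^{-1}R(\mu^{-1})$ is holomorphic for small $\mu\ne0$, with values in the bounded operators on $X$, and $\|G(\mu)\|\le(1-|\mu|M)^{-1}$ by \eqref{eq:resolvent}. Riemann's theorem on removable singularities, which holds for functions with values in a Banach space, extends $G$ holomorphically to $\mu=0$. For $x\in D(A)$ we have $\lambda R(\lambda)x=x+R(\lambda)Ax\to x$ as $\lambda\to\infty$, so $G(0)=I$ on $D(A)$, and on $X$ by density. Let $T=G'(0)$, a bounded operator. From $(\lambda-\bar A)R(\lambda)=I$ we get, with $\mu=1/\lambda$,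
\[
\bar A\,\lambda R(\lambda)=\lambda\bigl(\lambda R(\lambda)-I\bigr)=\frac{G(\mu)-G(0)}{\mu}\ \longrightarrow\ T\qquad(\lambda\to\infty)
\]
in norm. For any $x\in X$, then, $\lambda R(\lambda)x\to x$ and $\bar A(\lambda R(\lambda)x)\to Tx$. Since $\bar A$ is closed, $x\in D(\bar A)$ and $\bar Ax=Tx$. So $\bar A=T$ is bounded, and so is $A$.

\medskip\noindent\emph{The constant.} Let $z\ne0$ and $n>|z|M$. With $\lambda=n/z\in\Omega$ we have $(I-\frac znT)^{-1}=\lambda R(\lambda)$, so \eqref{eq:resolvent} gives $\|(I-\frac znT)^{-n}\|\le(1-\frac{|z|M}{n})^{-n}$. In the binomial expansion of $(I-\frac znT)^n$ the coefficients $\binom nj n^{-j}$ of $(-zT)^j$ are at most $1/j!$ and tend to $1/j!$, so $(I-\frac znT)^n\to e^{-zT}$ in norm. Inversion is continuous, hence $(I-\frac znT)^{-n}\to e^{zT}$ and $\|e^{zT}\|\le e^{M|z|}$. Cauchy's formula for the coefficient of $z$ in $e^{zT}$,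
\[
T=\frac1{2\pi i}\oint_{|z|=t}e^{zT}z^{-2}\,dz,
\]
yields $\|T\|\le e^{Mt}/t$ for every $t>0$. Taking $t=1/M$, or $t\to\infty$ if $M=0$, gives $\|A\|\le\|T\|\le eM$.

\medskip\noindent\emph{The alternative.} If $A$ is bounded, then $\bar A$ is its continuous extension to $X$. For $|\lambda|>\max(M,\|\bar A\|)$ the operator $\lambda-\bar A$ is invertible, so it maps the dense subspace $D(A)$ onto a dense subspace, and the above gives $\|A\|\le eM$. If $A$ is unbounded, the above shows that $\lambda-A$ has dense range for no $\lambda\in\Omega$. By the Hahn--Banach theorem, the range of $\lambda-A$ is not dense exactly when some $x'\ne0$ annihilates it. This means $x'Ax=\lambda x'x$ for all $x\in D(A)$, that is, $x'\in D(A')$ and $A'x'=\lambda x'$.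
\end{proof}

\begin{proof}[Proof of Corollary~\ref{cor:main}]
(a) In a finite-dimensional space a dense subspace is the whole space and every linear operator is bounded. The other direction is Theorem~\ref{thm:main}. (b) Apply Theorem~\ref{thm:structure}(1) with $M=1$; the closure extends $A$, so it is densely defined and unbounded. (c) If $V(A)$ were contained in some disc $\{|\zeta|\le M\}$, the given set would contain a $\lambda$ with $|\lambda|>M$, and Theorem~\ref{thm:structure}(2) would make $A$ bounded.
\end{proof}

\begin{remark}\label{rem:everywhere}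
If $D(A)=X$ and $V(A)$ is bounded, then $A$ is closable by Theorem~\ref{thm:structure}(1), and $\bar A=A$ because an everywhere defined operator has no proper extension. By the closed graph theorem $A$ is bounded. For the operator of Theorem~\ref{thm:main}, the second alternative of Theorem~\ref{thm:structure}(2) holds with $M=1$: every $\lambda$ with $|\lambda|>1$ is an eigenvalue of $A'$.
\end{remark}

\begin{remark}
The proof of part (2) rests on complex scalars, through the holomorphy of the resolvent near $\infty$ and Cauchy's formula, and the statement fails without them. The real operator \eqref{eq:real} is unbounded with $V(A)=\{0\}$, yet $\lambda-A$ has dense range for every real $\lambda$: on each plane spanned by $e_{2k-1},e_{2k}$ it acts with determinant $\lambda^2+k^2\ne0$, so it maps the finitely supported sequences onto themselves.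
\end{remark}

\begin{thebibliography}{1}

\bibitem{GZ} Gustafson and Zwahlen, results on the unboundedness of the numerical range of unbounded operators in Hilbert space and of everywhere defined unbounded operators.

\end{thebibliography}
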